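\title{Domination-critical graphs without perfect matchings}

\begin{abstract}
A graph is $k$-critical if its domination number is $k$ and the addition of any edge lowers it. A theorem of Sumner and Blitch, combined with Tutte's theorem, shows that every connected $3$-critical graph of even order has a perfect matching, and it has been conjectured that the same holds for every $k\ge 3$. We show that the conjecture fails for every $k\ge 4$; for $k=4$ there is a counterexample of order $70$. We also show that for fixed $k\ge 4$ the largest number of components left by deleting $s$ vertices from a connected $k$-critical graph is $\Theta(s^{k-2})$, and that a connected $k$-critical graph of order $N$ has a matching with at least $(N/8k)^{1/(k-2)}$ edges, where the exponent is sharp for $k\ge4$.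
\end{abstract}

\section{Introduction}\label{sec:intro}

All graphs are finite and simple. A vertex $v$ of a graph $G$ is \emph{dominated} by a set $D\subseteq V(G)$ if $v\in D$ or $v$ has a neighbor in $D$; otherwise $D$ \emph{misses} $v$. Equivalently, $D$ dominates $v$ when $D$ meets the closed neighborhood $N[v]$, which consists of $v$ and its neighbors. The set $D$ is a \emph{dominating set} if it dominates every vertex, and the \emph{domination number} $\gamma(G)$ is the least size of a dominating set. A dominating set remains dominating when edges are added, so adding edges never raises $\gamma$. Adding one edge $uv$ lowers $\gamma$ by at most one: a dominating set of $G+uv$ misses at most one of $u,v$ in $G$, and nothing else.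

A graph $G$ is \emph{$k$-critical} (more precisely, $k$-edge-critical with respect to domination) if $\gamma(G)=k$ and $\gamma(G+uv)<k$ for every pair $u,v$ of distinct nonadjacent vertices; then $\gamma(G+uv)=k-1$ for all such pairs. Since $\gamma$ is monotone, the $k$-critical graphs are the graphs that are edge-maximal among the graphs with domination number $k$ on a given vertex set. The $1$-critical graphs are the complete graphs. The path on four vertices has domination number $2$ but is not critical, because joining its ends gives the cycle $C_4$, which also has domination number $2$; the cycle $C_4$ is $2$-critical, because a diagonal creates a vertex adjacent to all others.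

A \emph{matching} is a set of edges no two of which share an end, $\nu(G)$ is the largest size of a matching in $G$, and a matching is \emph{perfect} if every vertex is an end of one of its edges. Write $o(H)$ for the number of components of odd order of a graph $H$. Tutte's theorem states that $G$ has a perfect matching if and only if $o(G-S)\le |S|$ for every $S\subseteq V(G)$. The obstruction to a perfect matching is therefore a small set $S$ whose deletion leaves many components. In a critical graph such a set looks hard to sustain, because every one of the many missing edges between different components must lower the domination number when added. For $k=3$ this intuition is a theorem.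

\begin{theorem}[Sumner and Blitch \cite{SB}]\label{thm:SB}
If $G$ is a connected $3$-critical graph and $S\subseteq V(G)$, then $G-S$ has at most $|S|+1$ components.
\end{theorem}

If moreover $|V(G)|$ is even, then $o(G-S)\equiv |V(G)|-|S|\equiv |S| \pmod 2$, so $o(G-S)\le |S|+1$ improves to $o(G-S)\le|S|$, and Tutte's theorem gives a perfect matching. Connectedness cannot be dropped: an edge together with two isolated vertices is a $3$-critical graph of order $4$. This paper concerns the following conjecture, which extends the case $k=3$.

\begin{quote}
\textbf{Conjecture.} For $k\ge 3$, every connected $k$-critical graph of even order has a perfect matching.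
\end{quote}

The conjecture is false as soon as $k\ge4$, and the obstruction can be taken to be of the simplest kind: an independent set (a set of pairwise nonadjacent vertices) that contains more than half of the vertices.

\begin{theorem}\label{thm:main}
For every $k\ge 4$ there is a connected $k$-critical graph $G$ of even order with an independent set $I$ such that $|I|>|V(G)\setminus I|$. Hence $G$ has no perfect matching. For $k=4$ there is such a graph of order $70$. Consequently, among $k\ge3$, the statement ``every connected $k$-critical graph of even order has a perfect matching'' is true exactly for $k=3$.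
\end{theorem}

The next two theorems measure how badly the conjecture fails. For $k\ge 3$ and $s\ge1$, let $f_k(s)$ be the supremum of the number of components of $G-S$ over all connected $k$-critical graphs $G$ and all $S\subseteq V(G)$ with $|S|=s$.

\begin{theorem}\label{thm:components}
\begin{enumerate}
\item[(a)] For all $k\ge3$ and $s\ge1$,
\[
f_k(s)\le 1+\sum_{j=0}^{k-2}(k-j)\binom{s}{j}\le 4k\,s^{k-2}.
\]
\item[(b)] For all $k\ge4$ and $s\ge 7k-15$,
\[
f_k(s)\ge\left\lfloor \frac{s-k+1}{3k-7}\right\rfloor^{k-2}.
\]
\end{enumerate}
So $f_k(s)=\Theta(s^{k-2})$ for fixed $k\ge4$, whereas $f_3(s)\le s+1$ by Theorem~\ref{thm:SB}.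
\end{theorem}

\begin{theorem}\label{thm:matching}
For $k\ge3$, every connected $k$-critical graph $G$ of order $N$ has $\nu(G)\ge (N/8k)^{1/(k-2)}$. For each $k\ge4$ there are infinitely many even $N$, and a connected $k$-critical graph $G$ of each such order $N$, with $\nu(G)\le 4(k-2)N^{1/(k-2)}$. So the exponent $1/(k-2)$ is sharp.
\end{theorem}

Here $N/8k$ means $N/(8k)$. Criticality does bound the number of components of $G-S$, but the bound is linear in $|S|$ only for $k=3$. We prove the upper bound first (Section~\ref{sec:upper}), because its proof shows what a graph with many components must look like. Section~\ref{sec:saturation} reduces the construction of critical graphs to a condition on the pairs inside the independent set. Section~\ref{sec:four} finds the graph for $k=4$ step by step, Section~\ref{sec:general} treats all $k$, and Sections~\ref{sec:count} and~\ref{sec:matching} derive the theorems.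

\section{How many components can a set leave?}\label{sec:upper}

Criticality attaches to each missing edge a small set that dominates the whole graph except for one vertex.

\begin{lemma}\label{lem:nonedge}
Let $G$ be $k$-critical and let $u,v$ be distinct nonadjacent vertices. Then there is a set $D$ with $|D|\le k-1$ that contains exactly one of $u,v$ and misses in $G$ exactly the other one.
\end{lemma}

\begin{proof}
Let $D$ be a dominating set of $G+uv$ with $|D|\le k-1$. Since $\gamma(G)=k$, the set $D$ misses some vertex in $G$. That vertex is dominated through the edge $uv$, so it is one of $u,v$, it is not in $D$, and the other of $u,v$ is in $D$. No further vertex is missed.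
\end{proof}

The set $D$ spends one of its $k-1$ vertices outside $S$ when $u$ and $v$ lie in different components of $G-S$. The at most $k-2$ vertices of $D$ in $S$ must then dominate nearly all components while missing one prescribed vertex. Such a subset of $S$ can play this role for only a few components, and there are $O(s^{k-2})$ subsets.

\begin{proof}[Proof of Theorem~\ref{thm:components}(a)]
Let $G$ be $k$-critical and let $S\subseteq V(G)$ with $|S|=s\ge1$. Choose a vertex $a_C$ in each component $C$ of $G-S$. Call $C$ a \emph{target} if there is a set $D\not\subseteq S$ with $|D|\le k-1$ that misses exactly the vertex $a_C$ in $G$. If $C\ne C'$ are components, then Lemma~\ref{lem:nonedge} applied to $a_C,a_{C'}$ shows that one of $C,C'$ is a target. Hence at most one component is not a target.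

For $X\subseteq S$ let $U(X)$ be the set of components of $G-S$ in which $X$ misses at least one vertex. Let $C$ be a target, with $D$ as above, and put $X=D\cap S$. Then $|X|\le k-2$ because $D\not\subseteq S$, and $C\in U(X)$ because $X\subseteq D$ misses $a_C$. Let $C'\ne C$ be a component disjoint from $D$. Its vertices are dominated by $D$ and have all their neighbors in $C'\cup S$, so they are dominated by $X$, and $C'\notin U(X)$. Thus every member of $U(X)$ other than $C$ meets $D\setminus S$, and
\[
|U(X)|\le |D\setminus S|+1=|D|-|X|+1\le k-|X|.
\]
Every target therefore lies in $U(X)$ for some $X\subseteq S$ with $|X|\le k-2$ and $|U(X)|\le k-|X|$. There are $\binom sj$ sets $X$ of size $j$, so there are at most $\sum_{j=0}^{k-2}(k-j)\binom sj$ targets. This proves the first inequality.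

For $s\ge1$ and $0\le j\le k-2$ we have $\binom sj\le s^j/j!\le s^{k-2}/j!$. The sum is therefore at most $k\,s^{k-2}\sum_{j\ge0}1/j!=ek\,s^{k-2}$, and $1+ek\,s^{k-2}\le(1+ek)s^{k-2}\le 4k\,s^{k-2}$ because $(4-e)k\ge1$.
\end{proof}

The proof does not use connectedness. For $k=3$ it gives $f_3(s)\le 2s+4$, which has the right order but is weaker than Theorem~\ref{thm:SB}. For $k=4$ the sets $X$ of size at most $1$ account for at most $4+3s$ targets. To obtain quadratically many components, almost every component must be singled out by a \emph{pair} of vertices of $S$ that dominates all components but one or two. This is the specification for the construction: the components will be single vertices, and each of them will be the one that some $(k-2)$-subset of $S$ misses.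

\section{Only the pairs inside the independent set matter}\label{sec:saturation}

Criticality is a condition on all missing edges, and checking it for an explicit graph would be laborious. We avoid this by adding edges as long as the domination number stays $k$. The only danger is that an added edge destroys the independent set, and this cannot happen if each edge inside that set already lowers the domination number at the start.

\begin{lemma}\label{lem:saturation}
Let $H$ be a connected graph with $\gamma(H)=k$, and let $I$ be an independent set of $H$ such that $\gamma(H+aa')<k$ for all distinct $a,a'\in I$. Then there is a connected $k$-critical graph $G$ on the vertex set $V(H)$, containing $H$, in which $I$ is independent.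
\end{lemma}

\begin{proof}
Among the graphs on $V(H)$ that contain $H$ and have domination number $k$, let $G$ have the most edges. It is connected because $H$ is. If $u,v$ are distinct and nonadjacent in $G$, then $\gamma(G+uv)\le k$ by monotonicity and $\gamma(G+uv)\ne k$ by the choice of $G$, so $G$ is $k$-critical. If $G$ had an edge $aa'$ with $a,a'\in I$, then $G$ would contain $H+aa'$, and $\gamma(G)\le\gamma(H+aa')<k$, a contradiction.
\end{proof}

\section{The case $k=4$: a grid}\label{sec:four}

Write $[n]=\{1,\dots,n\}$ with $n\ge2$. We look for a connected graph $H$ with $\gamma(H)=4$ and an independent set $I$ of size $n^2$, with only $O(n)$ vertices outside $I$, such that $\gamma(H+aa')\le3$ for all distinct $a,a'\in I$. The two demands pull against each other: three vertices must never dominate $H$, but for every pair in $I$ some three vertices must fail only by the missing edge $aa'$.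

\medskip\noindent\emph{Selectors.} Let $I=[n]^2$, and call its elements $a=(a_1,a_2)$ \emph{cells}. To single out each cell by a pair of outside vertices, take vertices $x_p$ adjacent to the cells with $a_1\ne p$ and vertices $y_q$ adjacent to the cells with $a_2\neq q$, for $p,q\in[n]$. Then $\{x_p,y_q\}$ misses exactly one cell, namely $(p,q)$. The intended dominating set of $H+aa'$, for $a'=(p,q)$, is $\{x_p,y_q,a\}$. So that it dominates the other selectors, we make the set $X_1$ of the $x_p$ and the set $X_2$ of the $y_q$ into cliques.

\medskip\noindent\emph{Guards.} To bound $\gamma$ from below we need control over all small dominating sets, not only the intended ones. Add a vertex $g_1$ adjacent exactly to $X_1$ and a vertex $g_2$ adjacent exactly to $X_2$. A dominating set must contain $g_1$ or a vertex of $X_1$, and $g_1$ can be exchanged for any vertex of the clique $X_1$; the same holds for $g_2$ and $X_2$. So if three vertices dominate, then some set $\{x_p,y_q,r\}$ dominates. At this stage such sets exist: $\{x_p,y_q\}$ misses only $(p,q)$, so $r$ can be that cell or any of its neighbors.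

\medskip\noindent\emph{A hub.} Add a vertex $z$ adjacent exactly to all cells. The intended set loses nothing, since $a$ dominates $z$. But $r$ must now dominate $z$ as well, so $r$ is $z$ or a cell, and a cell dominates $(p,q)$ only if it equals $(p,q)$. Two candidates remain: $r=z$ and $r=(p,q)$.

\medskip\noindent\emph{Witnesses.} To eliminate both, we want a further vertex that is missed by the two selectors, by $z$ and by $(p,q)$, but is adjacent to $a$. One such vertex for each cell, adjacent to all other cells, would cost $n^2$ vertices. We can afford $2n$: let $w_{1,v}$ be adjacent to the cells with $a_1\ne v$, and $w_{2,v}$ to the cells with $a_2\ne v$. The cell $(p,q)$ misses $w_{1,p}$ and $w_{2,q}$. Every other cell $a$ is adjacent to at least one of the two, but not always to both: a cell $(p,q')$ is adjacent only to $w_{2,q}$, and a cell $(p',q)$ only to $w_{1,p}$. So the two selectors should miss exactly one of $w_{1,p},w_{2,q}$ and no other witness, and both options must be available for each cell $(p,q)$. We obtain this by splitting $x_p$ into two vertices $x^1_p,x^2_p$, both in the clique $X_1$ and with the same neighbors among the cells; the upper index names the coordinate whose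 witness is left over. Table~\ref{tab:four} lists the adjacencies.

\begin{table}[ht]
\centering
\begin{tabular}{c|c|c}
vertex & adjacent cells $(a_1,a_2)$ & adjacent witnesses\\
\hline
$x^1_p$ & $a_1\ne p$ & all except $w_{1,p}$\\
$x^2_p$ & $a_1\ne p$ & all $w_{1,v}$, and no $w_{2,v}$\\
$y_q$ & $a_2\ne q$ & $w_{2,v}$ with $v\ne q$, and no $w_{1,v}$\\
$w_{1,v}$ & $a_1\ne v$ & none\\
$w_{2,v}$ & $a_2\ne v$ & none\\
$z$ & all & none
\end{tabular}
\caption{The graph for $k=4$: neighbors of the selectors, witnesses and hub among the cells and the witnesses. The remaining edges make $\{g_1\}\cup\{x^i_p\}$ and $\{g_2\}\cup\{y_q\}$ cliques.}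
\label{tab:four}
\end{table}

By the first three rows, $\{x^1_p,y_q\}$ misses exactly $(p,q)$, $z$, $w_{1,p}$, and $\{x^2_p,y_q\}$ misses exactly $(p,q)$, $z$, $w_{2,q}$. Neither $z$ nor $(p,q)$ is adjacent to the missed witness, so no three vertices dominate. On the other hand, take $a'=(1,1)$. For $a=(2,1)$ the set $\{x^1_1,y_1,a\}$ dominates $H+aa'$, since $a$ is adjacent to $z$ and $w_{1,1}$. For $a=(1,2)$ this choice fails, because $a$ misses $w_{1,1}$, but $\{x^2_1,y_1,a\}$ works, since $a$ is adjacent to $z$ and $w_{2,1}$.

Nothing changes if the hub is replaced by $\ell\ge1$ hubs with the same neighbors, and we use this freedom to adjust the order. Outside $I$ there are then $3n$ selectors, $2$ guards, $2n$ witnesses and $\ell$ hubs. For $n=6$ and $\ell=2$ this is $34$ vertices against $36$ cells, for a total of $70$.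

\section{The construction for general $k$}\label{sec:general}

For larger $k$ the grid becomes a $(k-2)$-dimensional box, with one clique of selectors and one guard for each coordinate. Fix $k\ge4$, put $t=k-2\ge2$, and let $n\ge2$ and $\ell\ge1$ be integers. The graph $H=H(t,n,\ell)$ has the following vertices:
\begin{itemize}
\item the \emph{cells} $a=(a_1,\dots,a_t)$, forming the set $I=[n]^t$;
\item the \emph{selectors}, forming the sets $X_1=\{x^i_v: i\in[t],\ v\in[n]\}$ and $X_c=\{y_{c,v}:v\in[n]\}$ for $2\le c\le t$;
\item the \emph{guards} $g_1,\dots,g_t$;
\item the \emph{witnesses} $w_{c,v}$ for $c\in[t]$, $v\in[n]$, forming the set $W$;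
\item $\ell$ \emph{hubs}, forming the set $Z$.
\end{itemize}
Its edges are the following and no others.
\begin{enumerate}
\item[(E1)] For each $c\in[t]$, the set $\{g_c\}\cup X_c$ is a clique.
\item[(E2)] A cell $a$ is adjacent to $x^i_v$ if and only if $a_1\ne v$, to $y_{c,v}$ if and only if $a_c\ne v$, to $w_{c,v}$ if and only if $a_c\ne v$, and to every hub.
\item[(E3)] The selector $x^1_u$ is adjacent to all witnesses except $w_{1,u}$. For $i\ge2$, the selector $x^i_u$ is adjacent to the witnesses $w_{c,v}$ with $c\ne i$. For $c\ge 2$, the selector $y_{c,u}$ is adjacent to the witnesses $w_{c,v}$ with $v\ne u$.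
\end{enumerate}
In particular $I$ and $W\cup Z$ are independent sets, $N[g_c]=\{g_c\}\cup X_c$, and $N[z]=\{z\}\cup I$ for every hub $z$. For $t=2$ this is the graph of Section~\ref{sec:four}.

The graph $H$ is connected. All cells and hubs lie in one component, since $Z\neq\emptyset$ and every hub is adjacent to every cell. Each selector and each witness is adjacent to the cells that avoid one value in one coordinate, and such cells exist because $n\ge2$. Each guard is adjacent to a selector. Counting selectors, guards, witnesses and hubs gives
\begin{equation}\label{eq:count}
|V(H)\setminus I|=\bigl(tn+(t-1)n\bigr)+t+tn+\ell=(3t-1)n+t+\ell .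
\end{equation}

For a cell $p=(p_1,\dots,p_t)$ and $i\in[t]$ put
\[
D(p,i)=\{x^i_{p_1},\,y_{2,p_2},\,\dots,\,y_{t,p_t}\}.
\]
The sets $D(p,i)$ are exactly the sets consisting of one vertex from each $X_c$. Both bounds on the domination number rest on knowing what these sets miss.

\begin{lemma}\label{lem:miss}
The set $D(p,i)$ misses in $H$ exactly the cell $p$, the hubs, and the witness $w_{i,p_i}$.
\end{lemma}

\begin{proof}
By (E1) all guards and selectors are dominated. By (E2) a cell $a$ is dominated if and only if $a_c\ne p_c$ for some $c$, so $p$ is the only cell missed. The hubs have neighbors only in $I$, so they are all missed. For the witnesses we use (E3). If $i=1$, then $x^1_{p_1}$ dominates all witnesses except $w_{1,p_1}$, and $y_{c,p_c}$ is adjacent only to witnesses with first index $c\ge2$; so exactly $w_{1,p_1}$ is missed. If $i\ge2$, then $x^i_{p_1}$ dominates exactly the witnesses with first index different from $i$. Among the witnesses $w_{i,v}$, the selector $y_{i,p_i}$ dominates those with $v\ne p_i$, and the selectors $y_{c,p_c}$ with $c\ne i$ dominate none; so exactly $w_{i,p_i}$ is missed.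
\end{proof}

\begin{lemma}\label{lem:lower}
$\gamma(H)\ge t+2$.
\end{lemma}

\begin{proof}
Suppose that $D$ is a dominating set with $|D|\le t+1$. If $D\cap X_c=\emptyset$ for some $c$, then $g_c\in D$, because $D$ meets $N[g_c]=\{g_c\}\cup X_c$. By (E1), $N[g_c]\subseteq N[x]$ for every $x\in X_c$, so replacing $g_c$ by a vertex of $X_c$ gives a dominating set of the same size. After doing this for each such $c$, we may assume that $D$ meets each of the disjoint sets $X_1,\dots,X_t$. Then $D=D(p,i)\cup R$ for some $p,i$ and some set $R$ with $|R|\le1$.

By Lemma~\ref{lem:miss}, $R$ consists of one vertex $r$, and $r$ dominates $p$, every hub, and $w_{i,p_i}$. Let $z$ be a hub. Then $r\in N[z]=\{z\}\cup I$. If $r\in I$, then $r=p$, because $r$ dominates $p$ and $I$ is independent. So $r=z$ or $r=p$. But $z$ is not adjacent to $w_{i,p_i}$ because $W\cup Z$ is independent, and $p$ is not adjacent to $w_{i,p_i}$ by (E2). This is a contradiction.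
\end{proof}

\begin{lemma}\label{lem:pairs}
For distinct cells $a,a'$ we have $\gamma(H+aa')\le t+1$. Moreover $\gamma(H)=t+2$.
\end{lemma}

\begin{proof}
Choose $i$ with $a_i\ne a'_i$. By Lemma~\ref{lem:miss}, $D(a',i)$ misses exactly $a'$, the hubs and $w_{i,a'_i}$. By (E2) the cell $a$ is adjacent to all hubs and, since $a_i\ne a'_i$, to $w_{i,a'_i}$. In $H+aa'$ it is also adjacent to $a'$. So $D(a',i)\cup\{a\}$ is a dominating set of $H+aa'$ of size $t+1$, and $D(a',i)\cup\{a,a'\}$ is a dominating set of $H$ of size $t+2$. Since $n\ge2$, there are two distinct cells, so $\gamma(H)\le t+2$, and Lemma~\ref{lem:lower} gives equality.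
\end{proof}

Since $t+2=k$, Lemma~\ref{lem:pairs} provides the hypotheses of Lemma~\ref{lem:saturation}. Together with \eqref{eq:count} this gives the only statement about the construction that we need.

\begin{proposition}\label{prop:construction}
Let $k\ge4$, $t=k-2$, $n\ge2$ and $\ell\ge1$. There is a connected $k$-critical graph $G$ with an independent set $I$ such that $|I|=n^t$ and $|V(G)\setminus I|=(3t-1)n+t+\ell$.
\end{proposition}

\section{Large independent sets and many components}\label{sec:count}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $k\ge4$, $t=k-2$ and $n=3t$. Choose $\ell\in\{1,2\}$ so that $n^t+(3t-1)n+t+\ell$ is even, and let $G$ and $I$ be as in Proposition~\ref{prop:construction}. Then $G$ is connected, $k$-critical and of even order. Since $t\ge2$,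
\[
|V(G)\setminus I|=(3t-1)3t+t+\ell\le 9t^2-2t+2<9t^2=n^2\le n^t=|I| .
\]
In a perfect matching each vertex of the independent set $I$ would be matched to a vertex outside $I$, and distinct vertices to distinct vertices; this is impossible when $|I|>|V(G)\setminus I|$. For $k=4$ we have $t=2$, $n=6$, $\ell=2$, so $|I|=36$, $|V(G)\setminus I|=34$, and the order is $70$. For $k=3$ the statement holds by Theorem~\ref{thm:SB} and Tutte's theorem, as shown in Section~\ref{sec:intro}.
\end{proof}

\begin{remark}
The hypothesis $k\ge4$ enters only in this count. The definition of $H$ and Lemmas~\ref{lem:miss}--\ref{lem:pairs} also hold for $t=1$, where only the index $i=1$ occurs, but then $|I|=n$ is smaller than $|V(H)\setminus I|=2n+1+\ell$, in agreement with Theorem~\ref{thm:SB}.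
\end{remark}

For the lower bound on $f_k(s)$ the size of $V(G)\setminus I$ is prescribed. We take $n$ as large as possible and let the hubs absorb the remainder.

\begin{proof}[Proof of Theorem~\ref{thm:components}(b) and of the order of $f_k$]
Let $k\ge4$, $t=k-2$ and $s\ge7k-15=7t-1$. Put
\[
n=\left\lfloor\frac{s-t-1}{3t-1}\right\rfloor=\left\lfloor\frac{s-k+1}{3k-7}\right\rfloor,\qquad \ell=s-t-(3t-1)n .
\]
Then $n\ge2$ because $s-t-1\ge 6t-2=2(3t-1)$, and $\ell\ge1$ because $(3t-1)n\le s-t-1$. Let $G$ and $I$ be as in Proposition~\ref{prop:construction} and let $S=V(G)\setminus I$. Then $|S|=(3t-1)n+t+\ell=s$, and $G-S$ consists of $n^t$ isolated vertices. This proves (b).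

For $s\ge 7k-15$ we have $s\geq 2k-2$, so $s-k+1\ge s/2$; and $\lfloor x\rfloor\ge x/2$ for $x\ge1$. Hence (b) gives $f_k(s)\ge \bigl(s/(12k-28)\bigr)^{k-2}$, which together with (a) shows that $f_k(s)=\Theta(s^{k-2})$ for fixed $k\ge4$.
\end{proof}

\section{The matching number}\label{sec:matching}

The Tutte--Berge formula extends Tutte's theorem to maximum matchings: for every graph $G$ of order $N$,
\[
\nu(G)=\min_{S\subseteq V(G)}\tfrac12\bigl(N+|S|-o(G-S)\bigr).
\]
For $k=3$ it turns Theorem~\ref{thm:SB} into $\nu(G)\ge (N-1)/2$. In general, a small matching number forces the minimizing set $S$ to be small and to leave more than $N/2$ components, and Theorem~\ref{thm:components}(a) limits how small such a set can be.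

\begin{proof}[Proof of Theorem~\ref{thm:matching}]
\emph{Lower bound.} Let $G$ be connected and $k$-critical of order $N$, where $k\ge3$. Then $N\ge\gamma(G)\ge3$, so $G$ has an edge and $\nu(G)\ge1$. This proves the bound when $N<8k$. Let $N\ge8k$; then
\[
(N/8k)^{1/(k-2)}\le N/8k\le N/4 .
\]
Let $S$ attain the minimum in the Tutte--Berge formula, and put $s=|S|$ and $o=o(G-S)$, so that $\nu(G)=\frac12(N+s-o)$. If $o\le N/2$, then $\nu(G)\ge\frac12(N-o)\ge N/4$, and the bound holds. Suppose that $o>N/2$. Then $o>1$, so $s\ge1$ because $G$ is connected. Theorem~\ref{thm:components}(a) gives $N/2<o\le4k\,s^{k-2}$, that is, $s>(N/8k)^{1/(k-2)}$. Each odd component contains a vertex outside $S$, so $N\ge s+o$, and $\nu(G)=\frac12(N+s-o)\ge s$. The bound follows.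

\emph{Upper bound.} Let $k\ge4$, $t=k-2$, and let $n\ge2$ be arbitrary. Choose $\ell\in\{1,2\}$ so that $N=n^t+(3t-1)n+t+\ell$ is even, and let $G$ and $I$ be as in Proposition~\ref{prop:construction}. Every edge of $G$ has an end outside $I$, and the edges of a matching have distinct ends, so $\nu(G)\le|V(G)\setminus I|$. Using $t+2\le2(t+1)\le(t+1)n$ and $n^t\le N$, we obtain
\[
\nu(G)\le(3t-1)n+t+2\le(3t-1)n+(t+1)n=4tn\le4(k-2)N^{1/(k-2)} .
\]
Since $N\ge n^t$ and $n$ is arbitrary, infinitely many even $N$ occur. In particular, for $k\ge4$ no bound $\nu(G)\ge cN^{\alpha}$ with $c>0$ and $\alpha>1/(k-2)$ holds for all connected $k$-critical graphs, which is the sense in which the exponent is sharp.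
\end{proof}

\begin{thebibliography}{1}

\bibitem{SB} Sumner and Blitch, theorem on the number of components of $G-S$ for connected $3$-edge-critical graphs $G$.

\end{thebibliography}
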